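# The relation of degree $2p-1$ in groups of exponent $p$ that the Engel identity does not give

Throughout, $p$ is a prime, $k=\mathbb F_p$, and brackets are left-normed: $[a_1,a_2,\dots,a_m]=[\cdots[[a_1,a_2],a_3],\dots,a_m]$.

## 1. The cube of a product of three letters

Let $F$ be the free group on $x_1,x_2,x_3$. Replace $x_i$ by $1+x_i$ and $x_i^{-1}$ by $1-x_i+x_i^2-\cdots$, so that group elements become power series in noncommuting variables. We expand the cube $(x_1x_2x_3)^3$ and look only at the words in which every letter occurs once. To obtain $x_1x_2x_3$ from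
$$\big((1+x_1)(1+x_2)(1+x_3)\big)^3$$
we choose which of the three factors supplies each letter. The factor indices must satisfy $1\le j_1\le j_2\le j_3\le 3$, which gives $\binom53=10$ choices. For $x_2x_1x_3$ the first two letters cannot come from the same factor, so $j_1<j_2\le j_3$, and there are $\binom43=4$ choices. For $x_3x_2x_1$ there is one choice. So a word with $d$ descents has coefficient $10,4,1$ for $d=0,1,2$, and all three numbers are $1$ modulo $3$.

Now remove what comes from fewer letters. Put $c_i=x_i^3$ and, for $i<j$, $c_{ij}=c_j^{-1}c_i^{-1}(x_ix_j)^3$, and define $c_{123}$ by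
$$(x_1x_2x_3)^3=c_1c_2c_3\,c_{12}c_{13}c_{23}\,c_{123}.$$
All these elements are products of cubes and inverses of cubes. If we set $x_i=1$ in $c_{ij}$ we get $c_j^{-1}x_j^3=1$, and similarly for $x_j$. If we set $x_3=1$ in the displayed equation, then $c_3,c_{13},c_{23}$ become $1$ and we are left with $(x_1x_2)^3=c_1c_2c_{12}\,c_{123}|_{x_3=1}$, so $c_{123}$ becomes $1$; likewise for $x_1$ and $x_2$. Hence every word of $c_{123}-1$ contains all three letters. Its part in which each letter occurs once is found by subtraction. The multilinear part of $c_i$ is $3x_i$. The multilinear part of $c_{ij}$ is $6x_ix_j+3x_jx_i-9x_ix_j=-3[x_i,x_j]$. Products of such terms are divisible by $9$. So modulo $3$ the leading term of $c_{123}$ is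
$$\sum_{\sigma\in S_3}x_{\sigma(1)}x_{\sigma(2)}x_{\sigma(3)}\equiv[x_1,x_2,x_3]+[x_1,x_3,x_2]\pmod 3.$$
For the last congruence, the right side expands to $x_1x_2x_3+x_1x_3x_2+x_2x_3x_1+x_3x_2x_1-2x_2x_1x_3-2x_3x_1x_2$, and $-2\equiv1$.

So a product of cubes has a Lie element as its leading term, and in a group of exponent $3$ that Lie element must vanish. Setting $x_1=u$, $x_2=x_3=v$ gives $2[u,v,v]$: this is the linearized form of the Engel identity $[u,v,v]=0$.

Are there further identities, coming from longer products, that $[u,v,v]=0$ does not imply? For $p=3$ there is no room for them. Let $\Lambda$ be a Lie ring in which $3u=0$ and $[u,v,v]=0$ for all $u,v$. Replacing $v$ by $v+w$ gives $[u,v,w]=-[u,w,v]$, and $[u,v,w]=-[v,u,w]$ always, so $[a,b,c]$ is alternating. Also $[[a,b],c,d]=-[[a,b],d,c]$. Hence $f=[a,b,c,d]$ changes sign under each of the transpositions of neighbors $(a\,b)$, $(b\,c)$, $(c\,d)$. On one hand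
$$[[a,b],[c,d]]=[a,b,c,d]-[a,b,d,c]=2f.$$
On the other hand $[[a,b],[c,d]]=[a,b,[c,d]]$ is an alternating triple bracket, so we may rotate it cyclically:
$$[a,b,[c,d]]=[[c,d],a,b]=[c,d,a,b]=f,$$
because $(a,b,c,d)\mapsto(c,d,a,b)$ is an even permutation. Thus $2f=f$ and $f=0$: all products of four elements vanish. For $p=2$ the matter is shorter still, since the Engel identity reads $[u,v]=0$.

For $p\ge5$ the products of more than $p$ letters have room to say something. These notes show that they do, in degree $2p-1$.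

## 2. The Lie rings $L(B(n))$ and $\Lambda(n)$, and the kernel $\Sigma(n)$

**Definition.** For a group $G$ with lower central series $\gamma_1(G)=G\supseteq\gamma_2(G)\supseteq\cdots$, the associated graded Lie ring is $L(G)=\bigoplus_{m\ge1}\gamma_m(G)/\gamma_{m+1}(G)$, with bracket induced by the group commutator.

If $x^p=1$ holds in $G$, then in $L(G)$ one has the identities
$$pu=0,\tag{1}$$
$$[u,\underbrace{v,\dots,v}_{p-1}]=0.\tag{2}$$

**Definition.** $B(n)$ is the free $n$-generator group of the variety $x^p=1$. $\Lambda(n)$ is the free $n$-generator Lie ring of the variety defined by (1) and (2): the free Lie ring modulo the ideal generated by all $pu$ and all $[u,v,\dots,v]$. $\Sigma(n)$ is the kernel of the natural graded surjection $\Lambda(n)\to L(B(n))$ that sends the generators to the images of the generators, so that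
$$L(B(n))\cong\Lambda(n)/\Sigma(n).\tag{3}$$
$\Sigma_m(n)$ and $\Lambda_m(n)$ are the components of degree $m$.

So $\Sigma(n)$ collects the Lie relations of the free exponent-$p$ group that (1) and (2) do not imply. Three small cases are done. For $n=1$, the free Lie ring on one generator lives in degree $1$, so $\Lambda_m(1)=0$ for $m\ge2$. For $p=2$, $\Lambda_m(n)=0$ for $m\ge 2$. For $p=3$, Section 1 shows $\Lambda_m(n)=0$ for $m\ge4$. In all three cases $\Sigma_{2p-1}(n)=0$, since $2p-1$ is at least $3$, equal to $3$, equal to $5$ respectively.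

The following is quoted. Sanov proved that $\Sigma_m(n)=0$ for $m\le2p-2$, and asked whether $\Sigma(n)=0$. Kostrikin proved that $\Sigma_{2p-1}(2)=\Sigma_{2p}(2)=0$. Moreover
$$\Sigma_{2p-1}(n)\ne0\quad\text{when } n\ge3\text{ and }p=5,7,11.\tag{4}$$
The problem is to decide whether (4) holds for every prime $p\ge5$. It does.

**Theorem 1.** If $p\ge5$ is prime and $n\ge3$, then $\Sigma_{2p-1}(n)\ne0$.

**Theorem 2.** Let $p\ge5$. Then
$$\dim_{\mathbb F_p}\Sigma_{2p-1}(n)\ \ge\ \#\Big\{\alpha\in\mathbb Z^n:\ 0\le\alpha_i\le p-1,\ \sum\alpha_i=2p-1\Big\};$$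
in particular $\dim\Sigma_{2p-1}(3)\ge\binom p2$. Moreover, for all primes $p$ and all $n\ge1$: $\Sigma_{2p-1}(n)\ne0$ if and only if $p\ge5$ and $n\ge3$.

The proof of Theorem 1 does not use (4), nor the results of Sanov and Kostrikin. Theorem 2 uses both of those results.

We use the theorem of Magnus and Witt. Let $F$ be free on $X$, embedded in $\mathbb Z\langle\langle X\rangle\rangle$ by $x\mapsto1+x$. Then $\gamma_m(F)=F\cap(1+\text{terms of degree}\ge m)$. Taking the part of degree $m$ identifies $L(F)$ with the free Lie ring on $X$ inside $\mathbb Z\langle X\rangle$, and $L(F)\otimes\mathbb F_p$ is the free Lie algebra inside $\mathbb F_p\langle X\rangle$. For example, $x^{-1}y^{-1}xy\mapsto1+(xy-yx)+\cdots$. Note that $\Lambda(n)$ is a quotient of $L(F)\otimes\mathbb F_p$.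

We also use Lucas's theorem, and the congruence $\binom{p-1}j\equiv(-1)^j\pmod p$. We write $\operatorname{des}\sigma$ for the number of descents of a permutation (positions $i$ with $\sigma(i)>\sigma(i+1)$; for instance $\operatorname{des}(2\,1\,3)=1$), $x_\sigma=x_{\sigma(1)}\cdots x_{\sigma(N)}$, and $[s^j]$ for "coefficient of $s^j$".

## 3. The multilinear part of a $p$-th power

**Lemma 1.** For $1\le N\le2p-1$ the element
$$\bar K_N=\sum_{\sigma\in S_N}\binom{p-\operatorname{des}\sigma+N-1}{N}x_\sigma\in k\langle x_1,\dots,x_N\rangle$$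
is a Lie element, and its image in $\Lambda(N)$ lies in $\Sigma_N(N)$. It is the multilinear part, modulo $p$, of $\big((1+x_1)\cdots(1+x_N)\big)^p$. Moreover $\bar K_{2p-1}=\sum_{\operatorname{des}\sigma=p-1}x_\sigma$.

The proof repeats Section 1 with $N$ letters.

**Step 1: counting words in a power.** This step computes coefficients. Let $S$ be a set of $m$ indices and $q\ge1$. In $\big(\prod_{i\in S}(1+x_i)\big)^q$ (indices increasing in each factor), a word using each letter of $S$ once, with $d$ descents, has coefficient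
$$\binom{q-d+m-1}{m}.\tag{5}$$
Indeed the coefficient is the number of sequences $1\le j_1\le\dots\le j_m\le q$, where $j_i$ is the index of the factor supplying the $i$-th letter, that are strict at the $d$ descents. Subtracting from $j_i$ the number of descents before position $i$ turns these into weakly increasing sequences in $\{1,\dots,q-d\}$, counted by (5). If $q\le d$ there are none, and (5) is $0$ because $d\le m-1$ puts its upper entry in $[0,m-1]$. With $q=p$ and $m=N$ this is the claim that $\bar K_N$ is the multilinear part of a $p$-th power.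

**Step 2: splitting the power over subsets.** This step isolates the part that involves all letters. Let $F$ be free on $x_1,\dots,x_N$, let $w=(x_1\cdots x_N)^p$, and let $F^p$ be the subgroup generated by $p$-th powers. For $S\subseteq[N]$ let $\pi_S$ be the endomorphism of $F$ sending $x_i$ to $1$ for $i\notin S$ and fixing the other generators. Fix a linear order on the nonempty subsets of $[N]$ in which smaller sets come first. Define $c_S$ recursively by
$$\pi_S(w)=\prod_{\emptyset\ne R\subseteq S}c_R,$$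
the product taken in the fixed order, so that $c_S$ is the last factor. We claim, by induction on $|S|$,
$$c_S\in F^p,\qquad \pi_S(c_S)=c_S,\qquad \pi_{S\setminus i}(c_S)=1\ \text{ for } i\in S.$$
The first two hold because $\pi_S(w)=(\prod_{i\in S}x_i)^p$ is a $p$-th power in the letters of $S$ and the earlier $c_R$ have these properties. For the third, apply $\pi_{S\setminus i}$ to the defining equation. If $i\in R\subsetneq S$, then $\pi_{S\setminus i}(c_R)=\pi_{S\setminus i}\pi_R(c_R)=\pi_{R\setminus i}(c_R)=1$. If $R\subseteq S\setminus i$, then $c_R$ is fixed, and these $c_R$ multiply in order to $\pi_{S\setminus i}(w)$. The left side is also $\pi_{S\setminus i}(w)$, so the remaining factor $\pi_{S\setminus i}(c_S)$ is $1$.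

**Step 3: the leading term is in $\Sigma$.** Killing a generator $x_i$ in $F$ means setting the variable $x_i$ to $0$ in the power series. So by Step 2 every monomial of $c_S-1$ involves only letters $x_i$ with $i\in S$, and involves each of them. Let $K_S$ be the part of $c_S$ in which each $x_i$, $i\in S$, occurs exactly once. Then $c_{[N]}=1+K_{[N]}+(\text{degree}>N)$, so by Magnus and Witt $c_{[N]}\in\gamma_N(F)$ and $K_{[N]}$ is a Lie element over $\mathbb Z$, the class of $c_{[N]}$ in $\gamma_N/\gamma_{N+1}$. Since $c_{[N]}\in F^p$ and $B(N)=F/F^p$, this class goes to $0$ in $L(B(N))$. The map $L(F)\to L(B(N))$ factors through $\Lambda(N)$, so the image of $K_{[N]}$ in $\Lambda(N)$ lies in $\Sigma_N(N)$.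

**Step 4: $K_{[N]}\equiv\bar K_N$ modulo $p$.** Compare multilinear parts in $\pi_S(w)=\prod c_R$. From each factor we take $1$ or a monomial containing all letters of $R$; to get each letter of $S$ exactly once, the sets $R$ used must partition $S$. So
$$\Big(\big(\textstyle\prod_{i\in S}(1+x_i)\big)^p\Big)_{\rm mult}=\sum K_{S_1}\cdots K_{S_r},\tag{6}$$
summed over set partitions $\{S_1<\dots<S_r\}$ of $S$ in the fixed order. Let $m=|S|<p$. The left coefficients are $\binom{p-d+m-1}m$ with $0\le d\le m-1$. Then $p-d\le p\le p-d+m-1$, so $p$ divides $(p-d)(p-d+1)\cdots(p-d+m-1)$; as $p\nmid m!$, it divides the coefficient. Nontrivial partitions have only smaller blocks, so by induction $K_S\equiv0\pmod p$ for all $|S|<p$. Now let $S=[N]$ with $N\le2p-1$. A nontrivial partition has at least two blocks, and they cannot all have size $\ge p$. Hence all nontrivial terms of (6) vanish mod $p$ and $K_{[N]}\equiv\bar K_N$. Since $p\Lambda(N)=0$, the images in $\Lambda(N)$ agree.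

**Step 5: the case $N=2p-1$.** The coefficient is $\binom{3p-2-d}{2p-1}$ with $0\le d\le2p-2$, so its upper entry lies in $[p,3p-2]$. Since $2p-1=1\cdot p+(p-1)$, Lucas's theorem makes the coefficient nonzero mod $p$ only if the last $p$-adic digit of $3p-2-d$ is $p-1$. In the given range this leaves $3p-2-d=2p-1$, that is $d=p-1$ (as $p-1$ lies below the range and $3p-1$ above it), and then the coefficient is $\binom11\binom{p-1}{p-1}=1$. $\square$

**Specialization to three letters.** We cut down to $n=3$. The substitution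
$$x_1\mapsto z,\qquad x_2,\dots,x_p\mapsto x,\qquad x_{p+1},\dots,x_{2p-1}\mapsto y$$
defines compatible maps $\Lambda(2p-1)\to\Lambda(3)$ and $L(B(2p-1))\to L(B(3))$, so it maps $\Sigma(2p-1)$ into $\Sigma(3)$. Let $\kappa\in\Sigma_{2p-1}(3)$ be the image of $\bar K_{2p-1}$. For $n\ge3$ the inclusion of generators gives $\Lambda(3)\to\Lambda(n)$, which has a left inverse (kill the other generators), and it maps $\Sigma(3)$ into $\Sigma(n)$. So Theorem 1 follows once we show
$$\kappa\ne0\text{ in }\Lambda(3).$$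
We must show that $\kappa$ is not a consequence of the Engel identity. From now on, until Section 12, $p\ge5$.

## 4. From $\Lambda(3)$ to words in two letters

To show $\kappa\neq 0$ we map $\Lambda(3)$ to a Lie algebra where we can see $\kappa$. As $z$ occurs once in $\kappa$, we let $z$ be an element of a module on which $x$ and $y$ act.

**Definition.** Let $A=k\langle x,y\rangle$, let $\mathcal L\subset A$ be the free Lie algebra on $x,y$, and let $I$ be the two-sided ideal of $A$ generated by all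
$$\operatorname{Sym}(v_1,\dots,v_{p-1})=\sum_{\sigma\in S_{p-1}}v_{\sigma(1)}\cdots v_{\sigma(p-1)},\qquad v_i\in\mathcal L.$$
Let $T\in A$ be $\sum_{\tau\in S_{2p-2},\ \operatorname{des}\tau=p-1}x_\tau$ with $x_i\mapsto x$ for $i\le p-1$ and $x_i\mapsto y$ for $i\ge p$.

As an illustration, use the same definitions for $p=3$. Then $I$ contains $2x^2$, $2y^2$ and $xy+yx$. A word of length $3$ in $x,y$ repeats a letter, and anticommuting makes the two copies adjacent, so $A/I$ is zero in degrees $\ge3$ and $T\in I$. This agrees with $\Lambda_5(3)=0$ for $p=3$.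

**Lemma 2.** If $T\notin I$, then $\kappa\ne0$.

**Step 1: a Lie algebra built from $A/I$.** Let $\bar{\mathcal L}$ be the image of $\mathcal L$ in $A/I$, let $M=A/I$ as a right module, and let $\mathcal E=M\oplus\bar{\mathcal L}$ with
$$[m+\ell,\,m'+\ell']=m\ell'-m'\ell+(\ell\ell'-\ell'\ell).$$
This is a Lie algebra: the bracket is alternating, and the only instance of the Jacobi identity not inherited from $A/I$ or trivial is $[[m,\ell],\ell']-[[m,\ell'],\ell]=m(\ell\ell'-\ell'\ell)=[m,[\ell,\ell']]$.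

**Step 2: $\mathcal E$ satisfies the Engel identity.** This is what the ideal $I$ was chosen for. For $\ell,\ell'\in\bar{\mathcal L}$ we have in $A/I$
$$\ell'^{\,p-1}=0,\qquad \Theta:=\sum_{j=0}^{p-2}\ell'^j\,\ell\,\ell'^{\,p-2-j}=0,$$
because $\operatorname{Sym}(\ell',\dots,\ell')=(p-1)!\,\ell'^{p-1}$ and $\operatorname{Sym}(\ell,\ell',\dots,\ell')=(p-2)!\,\Theta$. Let $u=m+\ell$, $v=m'+\ell'$, and $\ell_i=[\ell,\ell',\dots,\ell']$ with $i$ copies of $\ell'$. Bracketing with $\ell'$ is right multiplication minus left multiplication, and these commute, so $\ell_i=\sum_j(-1)^j\binom ij\ell'^j\ell\ell'^{i-j}$. The $\bar{\mathcal L}$-component of $[u,v,\dots,v]$ ($p-1$ copies) is, by $\binom{p-1}j\equiv(-1)^j$,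
$$\ell_{p-1}=\sum_{j=0}^{p-1}\ell'^j\ell\ell'^{p-1-j}=\Theta\ell'+\ell'^{p-1}\ell=0.$$
The $M$-components $m_i$ of the iterated brackets satisfy $m_0=m$ and $m_{i+1}=m_i\ell'-m'\ell_i$. So the last one is
$$m_{p-1}=m\ell'^{p-1}-m'\sum_{i=0}^{p-2}\ell_i\ell'^{p-2-i}.$$
The first term is $0$. In the sum, the coefficient of $\ell'^j\ell\ell'^{p-2-j}$ is $(-1)^j\sum_{i=0}^{p-2}\binom ij=(-1)^j\binom{p-1}{j+1}\equiv(-1)^j(-1)^{j+1}=-1$. Hence $m_{p-1}=m'\Theta=0$. So $\mathcal E$ satisfies (1) and (2), and there is a homomorphism $\Lambda(3)\to\mathcal E$ with $z\mapsto1\in M$, $x\mapsto\bar x$, $y\mapsto\bar y$.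

**Step 3: the image of $\kappa$.** Multilinear Lie elements in $x_1,\dots,x_N$ are spanned by the $[x_1,x_{\sigma(2)},\dots,x_{\sigma(N)}]$ with $\sigma(1)=1$. The only word beginning with $x_1$ in the expansion of this commutator is $x_1x_{\sigma(2)}\cdots x_{\sigma(N)}$. So a multilinear Lie element $\sum c_\sigma x_\sigma$ equals $\sum_{\sigma(1)=1}c_\sigma[x_1,x_{\sigma(2)},\dots,x_{\sigma(N)}]$. In particular
$$\bar K_{2p-1}=\sum_{\sigma(1)=1,\ \operatorname{des}\sigma=p-1}[x_1,x_{\sigma(2)},\dots,x_{\sigma(2p-1)}].$$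
When $\sigma(1)=1$ there is no descent at the first position, so deleting it (and lowering the other indices by one) gives exactly the $\tau\in S_{2p-2}$ with $p-1$ descents. In $\mathcal E$ we have $[1,\bar y_2,\dots,\bar y_N]=\bar y_2\cdots\bar y_N$ for $\bar y_i\in\bar{\mathcal L}$. Hence $\kappa\mapsto T+I\in M$. $\square$

**A formula for $T$.** We rewrite $T$ through powers, because powers of a group element will be easy to handle. For $0\le d\le2p-3$, summing binomial coefficients along a diagonal gives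
$$\sum_{q=1}^p\binom{q-d+2p-3}{2p-2}=\binom{3p-2-d}{2p-1}-\binom{2p-2-d}{2p-1}=\binom{3p-2-d}{2p-1},$$
since $0\le 2p-2-d<2p-1$. Modulo $p$ this is $1$ for $d=p-1$ and $0$ otherwise, by Step 5 of Lemma 1. By (5) the summand is the coefficient of $x_\tau$, $\operatorname{des}\tau=d$, in $\big(\prod_{i=1}^{2p-2}(1+x_i)\big)^q$. So $T$ is the specialization of $\sum_{q=1}^p\big((\prod_{i=1}^{2p-2}(1+x_i))^q\big)_{\rm mult}$. A multilinear term assigns each letter to one of the $q$ factors; inside a factor the letters stand in increasing order of index, so after specialization first the $x$'s and then the $y$'s. If factor $l$ receives $a_l$ of the $x$-letters and $b_l$ of the $y$-letters, there are $\frac{(p-1)!}{\prod a_l!}\cdot\frac{(p-1)!}{\prod b_l!}$ such assignments. Hence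
$$T=((p-1)!)^2\sum_{q=1}^p\ \sum_{\sum a_l=\sum b_l=p-1}\ \prod_{l=1}^q\frac{x^{a_l}}{a_l!}\frac{y^{b_l}}{b_l!},\tag{7}$$
the product being ordered by $l$. It remains to find a linear functional on $A$ that vanishes on $I$ but not on $T$.

## 5. Commuting variables detect $T$ but do not kill $I$

The functional one tries first forgets the order of the letters. Let $\varphi_0(W)=1$ for every word $W$ with $p-1$ letters $x$ and $p-1$ letters $y$, and $\varphi_0(W)=0$ for all other words. By the multinomial theorem $(p-1)!\sum_{\sum a_l=p-1}\prod\frac1{a_l!}=q^{p-1}$, so (7) gives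
$$\varphi_0(T)=\sum_{q=1}^pq^{p-1}q^{p-1}=p-1=-1\ne0.$$
So $\varphi_0$ sees $T$. But it does not vanish on $I$: the element $x^{p-1}y^{p-1}=\frac1{(p-1)!}\operatorname{Sym}(x,\dots,x)\,y^{p-1}$ lies in $I$, and $\varphi_0$ takes the value $1$ there. No other functional of the commutative image of $A$ can do better: that image is $k[x,y]$, the image of $I$ in it contains $(p-1)!$ times every product of $p-1$ linear forms, hence everything of degree $\ge p-1$, in particular the image of $T$.

We shall keep $\varphi_0$ and correct it by a noncommutative functional that has the same values on $I$ but vanishes on $T$. For this we need a supply of functionals for which the condition "vanishes on $I$" can be checked. They will come from letting $x$ and $y$ act on functions on a group of matrices.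

## 6. A graded Lie algebra of $3\times3$ matrices

Let $V_0$ be free with basis $e_1,e_2$ and form $\omega(a,b)=a_1b_2-a_2b_1$, and let $\omega_a$ be the row $\omega(a,\cdot)=(-a_2,a_1)$. In $3\times3$ matrices, with blocks $2+1$, put
$$\hat a=\begin{pmatrix}0&a\\ \omega_a&0\end{pmatrix},\qquad\check a=\begin{pmatrix}0&a\\-\omega_a&0\end{pmatrix},\qquad H=\operatorname{diag}(-1,-1,2),$$
and
$$\mathfrak g_0=\operatorname{diag}(\mathfrak{sl}_2,0),\quad\mathfrak g_1=\{\hat a\},\quad\mathfrak g_2=\langle H\rangle,\quad\mathfrak g_3=\{\check a\},\qquad\text{indices mod }4.$$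

**Step 1: brackets.** This step shows $[\mathfrak g_i,\mathfrak g_j]\subseteq\mathfrak g_{i+j}$. Multiplying blocks,
$$\hat a\hat b=\operatorname{diag}(a\omega_b,\omega(a,b)),\quad\check a\check b=-\hat a\hat b,\quad\hat a\check b=\operatorname{diag}(-a\omega_b,\omega(a,b)),\quad\check b\hat a=\operatorname{diag}(b\omega_a,-\omega(b,a)).$$
We have $a\omega_b-b\omega_a=-\omega(a,b)1_2$: both sides are bilinear and alternating, and for $a=e_1$, $b=e_2$ both equal $-1_2$, since $e_1\omega_{e_2}=-E_{11}$ and $e_2\omega_{e_1}=E_{22}$. Hence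
$$[\hat a,\hat b]=\omega(a,b)H,\qquad[\check a,\check b]=-\omega(a,b)H,\qquad[\hat a,\check b]=-(a\omega_b+b\omega_a)\in\mathfrak g_0,$$
the last block having trace $-\omega(b,a)-\omega(a,b)=0$ and the corner entry being $\omega(a,b)+\omega(b,a)=0$. Directly, $H\hat a-\hat aH$ has column block $-a-2a$ and row block $2\omega_a+\omega_a$, so $[H,\hat a]=-3\check a$; in the same way $[H,\check a]=-3\hat a$. For $C\in\mathfrak{sl}_2$ we have $\omega(Ca,b)=-\omega(a,Cb)$, that is $\omega_{Ca}=-\omega_aC$, hence $[C,\hat a]=\widehat{Ca}$, $[C,\check a]=(Ca)^\vee$, and $[C,H]=0$. So $[\mathfrak g_i,\mathfrak g_j]\subseteq\mathfrak g_{i+j}$ in all cases. For every commutative $k$-algebra $B$ (and likewise over any commutative base ring)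
$$\mathfrak L(B)=\bigoplus_{j\ge1}t^j\,\mathfrak g_j\otimes B\quad\text{(finite sums)}$$
is a Lie algebra.

**Step 2: symmetry.** For $S\in SL_2(B)$ we have $\omega(Sa,b)=\omega(a,S^{-1}b)$, so $\omega_{Sa}=\omega_aS^{-1}$. Conjugation by $\operatorname{diag}(S,1)$ therefore sends $\hat a\mapsto\widehat{Sa}$ and $\check a\mapsto(Sa)^\vee$, fixes $H$ and preserves $\mathfrak g_0$. So $\mathfrak L(B)$ is stable under it.

**Step 3: nilpotency.** We have $\hat a^2=\operatorname{diag}(a\omega_a,0)$ and $\hat a^3=0$, because $\omega_aa=0$. For $a\in V_0\otimes B$ put $e(t\hat a)=1+t\hat a+\frac12t^2\hat a^2$. Since $\hat a^3=0$, $b\mapsto e(bt\hat a)$ is a one-parameter group.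

**Step 4: names and a table.** Put
$$X=\hat e_1=E_{13}+E_{32},\quad Y=\hat e_2=E_{23}-E_{31},\quad X^*=\check e_1=E_{13}-E_{32},\quad Z=\check e_2=E_{23}+E_{31},\quad D=E_{11}-E_{22}.$$
Since $e_1\omega_{e_1}=E_{12}$, $e_1\omega_{e_2}=-E_{11}$, $e_2\omega_{e_1}=E_{22}$, $e_2\omega_{e_2}=-E_{21}$, Step 1 gives
$$\begin{gathered}[X,Y]=H,\quad[X,H]=3X^*,\quad[Y,H]=3Z,\quad[X^*,H]=3X,\quad[Z,H]=3Y,\\ [X,Z]=[Y,X^*]=D,\quad[Y,Z]=2E_{21},\quad[X,X^*]=-2E_{12},\\ [X,D]=-X,\quad[Y,D]=Y,\quad[X,E_{21}]=-Y,\quad[Y,E_{21}]=0,\\ [X,E_{12}]=0,\quad[Y,E_{12}]=-X,\qquad X^2=E_{12},\quad Y^2=-E_{21}.\end{gathered}\tag{8}$$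
For instance $[X,Z]=-(e_1\omega_{e_2}+e_2\omega_{e_1})=E_{11}-E_{22}$, and $[X,E_{21}]=-\widehat{E_{21}e_1}=-Y$. Write
$$E_X(b)=e(btX)=1+btX+\tfrac12b^2t^2E_{12},\qquad E_Y(b)=e(btY)=1+btY-\tfrac12b^2t^2E_{21}.$$

## 7. Polynomial functions as functionals on words

**Definition.** Let $\mathcal G(B)=1+t\,\mathrm{Mat}_3(B[[t]])$, with elements $g=1+\sum_{r\ge1}t^rg^{(r)}$. Let $\mathcal P$ be the polynomial ring over $k$ in the entries $g^{(r)}_{ij}$, where $g^{(r)}_{ij}$ has weight $r$. For $\ell\in t\,\mathrm{Mat}_3(B[t])$ let $\partial_\ell$ be the derivation of $B\otimes\mathcal P$ with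
$$(\partial_\ell f)(g)=[\varepsilon]\,f(g(1+\varepsilon\ell)),\qquad\varepsilon^2=0.$$

**Step 1: words act on functions.** Applying the definition twice, $(\partial_\ell\partial_mf)(g)=[\varepsilon\eta]\,f(g(1+\varepsilon\ell)(1+\eta m))$. Interchanging the two factors changes the argument by $\varepsilon\eta\,g(\ell m-m\ell)$, so $[\partial_\ell,\partial_m]=\partial_{[\ell,m]}$. Let $W\mapsto D_W$ be the algebra homomorphism $A\to\operatorname{End}\mathcal P$ with $x\mapsto\partial_{tX}$, $y\mapsto\partial_{tY}$. Let $\rho:\mathcal L\to\mathfrak L(k)$ be the Lie homomorphism $x\mapsto tX$, $y\mapsto tY$. Then $D_\ell=\partial_{\rho(\ell)}$ for $\ell\in\mathcal L$. For $F\in\mathcal P$ put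
$$\varphi_F(W)=(D_WF)(1),$$
a linear functional on $A$.

For a word $W=w_1\cdots w_r$ in $x,y$, with $X_i=X$ or $Y$ according to $w_i$, this is $[\varepsilon_1\cdots\varepsilon_r]F\big(\prod(1+\varepsilon_itX_i)\big)$. Two examples. If $F=g^{(2)}_{33}$, then $\varphi_F(xy)=(XY)_{33}=1$ and $\varphi_F(yx)=(YX)_{33}=-1$, so order matters. If $a=g^{(1)}_{13}$ and $b=g^{(1)}_{23}$, then $\partial_{tX}$ and $\partial_{tY}$ act on polynomials in $a,b$ as $\partial/\partial a$ and $\partial/\partial b$. So $\varphi_{(ab)^{p-1}}$ takes the value $((p-1)!)^2=1$ on words with $p-1$ letters of each kind and $0$ on all others: it is the functional $\varphi_0$ of Section 5.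

**Step 2: powers of a derivation as Taylor coefficients.** In characteristic $p$ we must truncate the exponential. For $v\in t\,\mathrm{Mat}_3(B[t])$ let $\hat e(sv)=\sum_{j=0}^{p-1}s^jv^j/j!\in\mathcal G(B[s])$. With $\varepsilon^2=0$,
$$\hat e(sv)(1+\varepsilon v)-\hat e((s+\varepsilon)v)=\varepsilon\Big(\sum_{j=0}^{p-1}\frac{s^jv^{j+1}}{j!}-\sum_{j=1}^{p-1}\frac{s^{j-1}v^j}{(j-1)!}\Big)=\varepsilon\,\frac{s^{p-1}v^p}{(p-1)!}.$$
So for every $f$, $(\partial_vf)(g\hat e(sv))\equiv\frac d{ds}f(g\hat e(sv))$ mod $s^{p-1}$. By induction on $j\le p-1$,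
$$(\partial_v^jf)(g\hat e(sv))\equiv\frac{d^j}{ds^j}f(g\hat e(sv))\quad\text{mod }s^{p-j}:$$
apply the case $j=1$ to $\partial_v^{j-1}f$, and note that differentiating a congruence mod $s^{p-j+1}$ gives one mod $s^{p-j}$. Setting $s=0$,
$$(\partial_v^jf)(g)=j!\,[s^j]f(g\,\hat e(sv)),\qquad0\le j\le p-1.\tag{9}$$

**Step 3: a test for vanishing on $I$.** Let $\Gamma(B)\subset\mathcal G(B)$ be the group generated by all $E_X(b),E_Y(b)$, $b\in B$.

**Lemma 3.** Suppose $[s^{p-1}]F(g\,\hat e(sv))=0$ for all commutative $k$-algebras $B$, all $g\in\Gamma(B)$ and all $v\in\mathfrak L(B)$. Then $\varphi_F(I)=0$.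

*Proof.* $I$ is spanned by the elements $W_1\operatorname{Sym}(v_1,\dots,v_{p-1})W_2$ with words $W_1,W_2$ and $v_l\in\mathcal L$. Take $B=k[\varepsilon_i,\eta_j,\theta_l]$ modulo the squares of these variables, one $\varepsilon_i$ for each letter of $W_1$, one $\eta_j$ for each letter of $W_2$, and $\theta_1,\dots,\theta_{p-1}$. Let $g_1=\prod(1+\varepsilon_i\rho(\cdot))$ and $g_2=\prod(1+\eta_j\rho(\cdot))$ over the letters of $W_1$ and $W_2$ in order, and $v=\sum\theta_l\rho(v_l)$. Then $\partial_v=\sum\theta_lD_{v_l}$, and since $\theta_l^2=0$,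
$$\partial_v^{p-1}=\theta_1\cdots\theta_{p-1}\,D_{\operatorname{Sym}(v_1,\dots,v_{p-1})}.$$
Peeling off $W_1$, then the middle by (9), then $W_2$, we get
$$\theta_1\cdots\theta_{p-1}\,\varphi_F(W_1\operatorname{Sym}(v_\bullet)W_2)=(p-1)!\,\Big[\prod\varepsilon_i\prod\eta_j\Big][s^{p-1}]\,F(g_1\hat e(sv)g_2).$$
Now $g_1\hat e(sv)g_2=g_1g_2\,\hat e(s\,g_2^{-1}vg_2)$. Here $g_1g_2\in\Gamma(B)$, because $1+\varepsilon tX=E_X(\varepsilon)$ and $1+\varepsilon tY=E_Y(\varepsilon)$ when $\varepsilon^2=0$. And $g_2^{-1}vg_2\in\mathfrak L(B)$, because conjugation by one factor gives $(1-\eta m)v(1+\eta m)=v+\eta[v,m]$ with $m\in\mathfrak L(k)$. By hypothesis the right side is $0$. $\square$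

**Step 4: the value on $T$.** Since $X^3=Y^3=0$, we have $\hat e(\alpha tX)=E_X(\alpha)$ and $\hat e(\gamma tY)=E_Y(\gamma)$. So (9) gives $\frac1{j!}(\partial_{tX}^jf)(g)=[\alpha^j]f(gE_X(\alpha))$ for $j\le p-1$, and likewise for $Y$. Using this repeatedly from the left, for $a_l,b_l\le p-1$,
$$\varphi_F\Big(\prod_{l=1}^q\frac{x^{a_l}}{a_l!}\frac{y^{b_l}}{b_l!}\Big)=\Big[\prod_l\alpha_l^{a_l}\gamma_l^{b_l}\Big]F\big(E_X(\alpha_1)E_Y(\gamma_1)\cdots E_X(\alpha_q)E_Y(\gamma_q)\big).$$
Summing over all $a_l,b_l$ with $\sum a_l=\sum b_l=p-1$ amounts to setting all $\alpha_l=\alpha$ and all $\gamma_l=\gamma$ and taking the coefficient of $\alpha^{p-1}\gamma^{p-1}$. As $((p-1)!)^2=1$ in $k$, (7) gives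
$$\varphi_F(T)=\sum_{q=1}^p[\alpha^{p-1}\gamma^{p-1}]\,F(g^q),\qquad g=E_X(\alpha)E_Y(\gamma).\tag{10}$$

**Step 5: the exact defect of $\varphi_0$.** We measure how the function $(ab)^{p-1}$ fails the test of Lemma 3. Let $g\in\Gamma(B)$, so that $g^{(1)}=\widehat{(a,b)}$, and let $v\in\mathfrak L(B)$ have first coefficient $v_1=\widehat{(d_1,d_2)}$. Then $(g\hat e(sv))^{(1)}=g^{(1)}+sv_1$, and
$$[s^{p-1}](a+sd_1)^{p-1}(b+sd_2)^{p-1}=\sum_i\tbinom{p-1}i^2(d_1b)^i(d_2a)^{p-1-i}=\sum_i(d_1b)^i(d_2a)^{p-1-i}=(d_1b-d_2a)^{p-1},\tag{11}$$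
because $\binom{p-1}i\equiv(-1)^i$ and $p-1$ is even. The defect is a pure power of $\omega(d,(a,b))=d_1b-d_2a$.

So it is enough to find $Q\in\mathcal P$ with two properties. First, $Q$ has the same defect: $[s^{p-1}]Q(g\hat e(sv))=(d_1b-d_2a)^{p-1}$ for all $g\in\Gamma(B)$, $v\in\mathfrak L(B)$. Second, $Q(g^q)=q^eQ(g)$ for $g=E_X(\alpha)E_Y(\gamma)$ and some $e\geq 1$ not divisible by $p-1$. Then $F=Q-(ab)^{p-1}$ passes the test of Lemma 3, and in (10) the contribution of $Q$ carries the factor $\sum_{q=1}^pq^e=0$, while $(ab)^{p-1}$ still contributes. A homogeneous polynomial of weight $2p-2$ in $a,b$ alone cannot serve as $Q$: at $g^q$ it is multiplied by $q^{2p-2}$. So $Q$ must use the higher coefficients $g^{(r)}$. Since the defect is a power and $SL_2$-invariant, we look for an invariant function $G$ for which $G(g\hat e(sv))$ has degree $4$ in $s$ with leading coefficient $(d_1b-d_2a)^4$, and then take a power of it.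

## 8. A scaling that isolates leading coefficients in $s$

Let $K\supseteq k$ be a field, and let $\Gamma'(K)\supseteq\Gamma(K)$ be the group generated by all $e(t\hat a)$, $a\in K^2$.

**Definition.** $f\in\mathcal P$ is *invariant* if $f(\operatorname{diag}(S,1)\,g\,\operatorname{diag}(S,1)^{-1})=f(g)$ for all $B$, all $S\in SL_2(B)$ and all $g\in\mathcal G(B)$. The same definition is used for functions with coefficients in $\mathbb Z[1/6]$ and algebras $B$ over that ring.

For example $g^{(2)}_{33}$ and $[t^4]\operatorname{tr}g$ are invariant, and $a=g^{(1)}_{13}$ is not.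

**Lemma 4.** Let $f$ be invariant and homogeneous of weight $2m$. Let $g\in\Gamma'(K)$ with $g^{(1)}=\alpha X+\beta Y$, and let $v=\sum t^jv_j\in\mathfrak L(K)$ with $v_1=X$. Then $[s^j]f(g\hat e(sv))=0$ for $j>m$. Moreover, for suitable $c,\zeta,\vartheta\in K$ depending on $v$,
$$[s^m]f(g\hat e(sv))=[s^m]f\big(e(\beta tY)\,\hat e(sV)\big),\qquad V=tX+ct^2H+\zeta t^3Z+\vartheta t^4E_{21}.$$

*Proof.* The idea is to combine $t\mapsto\lambda t$ with conjugation by a diagonal matrix so that $tY$ does not move while $tX$ and all later terms shrink.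

Let $\delta=\operatorname{diag}(\lambda,\lambda^{-1},1)$ and $g^{(\lambda)}(t)=\delta\,g(\lambda t)\,\delta^{-1}$, over $K[\lambda,\lambda^{-1}]$; use the same notation for matrices in $t\,\mathrm{Mat}_3$. Since $f$ is invariant of weight $2m$, $f(g^{(\lambda)})=\lambda^{2m}f(g)$. The operation multiplies $t^jE_{ab}$ by $\lambda^{j+h_a-h_b}$ with $h=(1,-1,0)$. So the shift $h_a-h_b$ is $+1$ for $X,X^*$, $-1$ for $Y,Z$, $0$ for $H,D$, $+2$ for $E_{12}$ and $-2$ for $E_{21}$. Hence:

- $tY$ gets the factor $\lambda^0$;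
- $tX,\ t^2H,\ t^3Z,\ t^4E_{21}$ get the factor $\lambda^2$;
- $t^3X^*,\ t^4D,\ t^4E_{12}$ get $\lambda^4,\lambda^4,\lambda^6$;
- elements of $t^j\mathfrak g_j$ with $j\ge5$ get factors $\lambda^i$ with $i\ge j-2\ge3$.

Let $c,\zeta,\vartheta$ be the coefficients of $H$ in $v_2$, of $Z$ in $v_3$, and of $E_{21}$ in $v_4$. As $v_1=X$, we get $v^{(\lambda)}=\lambda^2\big(V+\lambda(\cdots)\big)$ with $(\cdots)$ polynomial in $\lambda$.

Write $g=\prod_ie(t(\alpha_iX+\beta_iY))$; this is possible since $e(t\hat a)^{-1}=e(-t\hat a)$. Then $g^{(\lambda)}=\prod_ie(t(\lambda^2\alpha_iX+\beta_iY))$ is polynomial in $\lambda$. Its value at $\lambda=0$ is $\prod e(\beta_itY)=e(\beta tY)$, since $\beta=\sum\beta_i$.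

Now $(g\hat e(sv))^{(\lambda)}=g^{(\lambda)}\hat e(sv^{(\lambda)})$. Putting $s=\lambda^{-2}s'$,
$$\sum_j\lambda^{2m-2j}s'^j\,[s^j]f(g\hat e(sv))=f\big(g^{(\lambda)}\,\hat e(s'(V+\lambda(\cdots)))\big)\in K[\lambda][s'].$$
No negative powers of $\lambda$ occur on the right, so the terms with $j>m$ vanish. The coefficient of $s'^m$ on the left is constant in $\lambda$, so it may be computed on the right at $\lambda=0$. This is the second claim. $\square$

**Definition.** For $f$ invariant and homogeneous of weight $2m$, the *top* of $f$ is $[s^m]f(e(\beta tY)\hat e(sV))$, a polynomial in $\beta,c,\zeta,\vartheta$.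

The top is additive on functions of equal weight. It is multiplicative: apply Lemma 4 over $K=k(\beta,c,\zeta,\vartheta)$ to $g=e(\beta tY)$ and $v=V$. Each factor is then a polynomial in $s$ of degree at most its own $m$, so the leading coefficients multiply.

As an example, take $f_2=\frac12\big(g^{(2)}-\frac12(g^{(1)})^2\big)_{33}$, of weight $2$ with $m=1$. At $e(\beta tY)\hat e(sV)$ we have $g^{(1)}=\beta Y+sX$ and $g^{(2)}=\frac12\beta^2Y^2+\beta sYX+\frac12s^2X^2+scH$. The $(3,3)$ entries of $X^2,Y^2,XY,YX,H$ are $0,0,1,-1,2$. So $g^{(2)}_{33}=-\beta s+2cs$ and $((g^{(1)})^2)_{33}=0$, and the top of $f_2$ is $c-\frac\beta2$.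

**Computing tops over $\mathbb Q$.** This remark lets us use honest exponentials and logarithms. Suppose $f$ is the reduction of an invariant function with coefficients in $\mathbb Z[1/6]$, homogeneous of weight $2m$ with $m<p$. Over $\mathbb Q[\beta,c,\zeta,\vartheta]$ we have $V^{(\lambda)}=\lambda^2V$ and $(tY)^{(\lambda)}=tY$, so $f(e(\beta tY)\exp(\lambda^2V))=\lambda^{2m}f(e(\beta tY)\exp V)$, that is,
$$f(e(\beta tY)\exp(sV))=s^mf(e(\beta tY)\exp V).$$
In computing $[s^m]$ of the left side only the terms $s^jV^j/j!$ with $j\le m<p$ enter. So this polynomial has coefficients in $\mathbb Z_{(p)}$, and the top of $f$ is the reduction mod $p$ of $f(e^{\beta tY}e^V)$ computed over $\mathbb Q$.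

## 9. Six invariant functions and their tops

**Definition.** With $h=g-1$ let $w_r=[t^r]\big(h-\frac{h^2}2+\frac{h^3}3-\frac{h^4}4\big)$ for $1\le r\le5$. Let $u_r$ be the vector of the first two entries of the third column of $w_r$, let $\mathbf n$ be the upper left $2\times2$ block of $w_4$, and let $\mathrm{tr}_r=[t^r]\operatorname{tr}g$. Put
$$f_2=\tfrac12(w_2)_{33},\quad f_4=\mathrm{tr}_4,\quad R=\mathrm{tr}_8-\tfrac1{12}\mathrm{tr}_4^2,\quad P_1=\operatorname{tr}(\mathbf n^2),\quad P_2=\omega(u_3,u_5),\quad O=\omega(u_1,u_5).$$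

These have coefficients in $\mathbb Z[1/6]$ and are homogeneous of weights $2,4,8,8,8,6$, so their $m$ is $1,2,4,4,4,3$, always less than $p$. They are invariant: conjugation by $\operatorname{diag}(S,1)$ turns $u_r$ into $Su_r$ and $\mathbf n$ into $S\mathbf nS^{-1}$ and fixes $(w_2)_{33}$ and the traces, and $\omega(Su,Su')=\omega(u,u')$. If $g^{(1)}\in\mathfrak g_1$, then $(g^{(1)})^5=0$, so $h^5=O(t^6)$, and over $\mathbb Q$
$$w_r=[t^r]\log g\qquad(r\le5).\tag{12}$$

**Lemma 5.** In terms of new parameters, again written $c,\zeta,\vartheta$ and obtained from the old ones by a polynomial substitution over $\mathbb Z[\frac12][\beta]$, the tops are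
$$f_2:\ c,\qquad f_4:\ J:=3c^2+2\zeta-\tfrac{\beta^2}4,\qquad R:\ \tfrac{\beta^2}{48}J,\qquad P_1:\ \tfrac{\beta^2c^2}8,$$
$$P_2:\ \tfrac{\beta^2}{16}\Big(\zeta+3c^2-\tfrac{\beta^2}{24}\Big),\qquad O:\ \tfrac\beta{12}\Big(5\zeta+9c^2-\tfrac38\beta^2\Big).$$

*Proof.* By the remark above we work over $\mathbb Q$ and evaluate the functions at $e^{\mathbf x}e^V$ with $\mathbf x=\beta tY$.

**Step 1: a symmetric form.** This step chooses parameters that shorten the logarithm. We have $e^{\mathbf x}e^V=e^{\mathbf x/2}e^{V'}e^{\mathbf x/2}$ with $V'=e^{\operatorname{ad}\mathbf x/2}V$. By $[Y,X]=-H$, $[Y,H]=3Z$, $[Y,Z]=2E_{21}$, $[Y,E_{21}]=0$, and with $b=\beta/2$, the operator $e^{b\operatorname{ad}Y}$ sends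
$$X\mapsto X-bH-\tfrac32b^2Z-b^3E_{21},\qquad H\mapsto H+3bZ+3b^2E_{21},\qquad Z\mapsto Z+2bE_{21}.$$
So $V'$ has the same shape as $V$, with parameters
$$c'=c-\tfrac\beta2,\qquad\zeta'=\zeta+\tfrac32\beta c-\tfrac38\beta^2,\qquad\vartheta'=\vartheta+\beta\zeta+\tfrac34\beta^2c-\tfrac18\beta^3.$$
(The top of $f_2$ found by hand above is this $c'$.) From now on we write $V,c,\zeta,\vartheta$ for $V',c',\zeta',\vartheta'$.

**Step 2: a differential equation for the logarithm.** Let $w(r)=\log(e^{r\mathbf x/2}e^Ve^{r\mathbf x/2})$; we want $w(1)$. We have $(e^w)'=\frac12(\mathbf xe^w+e^w\mathbf x)$, so $e^{-w}(e^w)'=\frac12(e^{-\operatorname{ad}w}+1)\mathbf x$. By the standard formula, $e^{-w}(e^w)'=\frac{1-e^{-\operatorname{ad}w}}{\operatorname{ad}w}w'$. Hence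
$$w'=\tfrac{\operatorname{ad}w}2\coth\tfrac{\operatorname{ad}w}2\,\mathbf x=\mathbf x+\tfrac1{12}[w,[w,\mathbf x]]-\tfrac1{720}(\operatorname{ad}w)^4\mathbf x+O(t^7),\qquad w(0)=V.$$

**Step 3: solving it through degree $5$.** Write $w=\sum t^jw_j$ and use the table (8).

Degrees $1$ and $2$: $w_1'=\beta Y$ and $w_2'=0$, so $w_1=X+r\beta Y$ and $w_2=cH$. Note $[w_1,Y]=H$.

Degree $3$: $w_3'=\frac\beta{12}[w_1,H]=\frac\beta4(X^*+r\beta Z)$, so
$$w_3=z_1X^*+z_2Z,\qquad z_1=\tfrac{r\beta}4,\quad z_2=\zeta+\tfrac{r^2\beta^2}8.$$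

Degree $4$: $w_4'=\frac\beta{12}\big([w_1,[cH,Y]]+[cH,H]\big)=\frac\beta{12}[w_1,-3cZ]=-\frac{\beta c}4(D+2r\beta E_{21})$, so
$$w_4=\vartheta E_{21}-\tfrac{\beta c}4\big(rD+r^2\beta E_{21}\big).$$

Degree $5$: we need
$$w_5'=\tfrac\beta{12}\big([w_1,[w_3,Y]]+[w_3,[w_1,Y]]+[w_2,[w_2,Y]]\big)-\tfrac\beta{720}(\operatorname{ad}w_1)^4Y.$$
First, $[w_3,Y]=-z_1D-2z_2E_{21}$, so $[w_1,[w_3,Y]]=z_1X+(2z_2-r\beta z_1)Y$. Next, $[w_3,[w_1,Y]]=[w_3,H]=3z_1X+3z_2Y$, and $[w_2,[w_2,Y]]=c^2[H,-3Z]=9c^2Y$. For the last term, $(\operatorname{ad}w_1)^2Y=3X^*+3r\beta Z$, then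
$$(\operatorname{ad}w_1)^3Y=6\big(-E_{12}+r\beta D+r^2\beta^2E_{21}\big),$$
and $(\operatorname{ad}w_1)^4Y=6(-r\beta X-r^2\beta^2Y+r\beta X+r^2\beta^2Y)=0$. Altogether, since $4z_1=r\beta$ and $5z_2-r\beta z_1=5\zeta+\frac38r^2\beta^2$,
$$w_5'=\tfrac\beta{12}\big[r\beta X+\big(5\zeta+9c^2+\tfrac38r^2\beta^2\big)Y\big],\qquad w_5(0)=0.$$

**Step 4: reading off $f_2,P_1,P_2,O$.** The vector of the first two entries of the third column of $\hat a$ or $\check a$ is $a$. At $r=1$, using (12),
$$u_1=(1,\beta),\quad u_3=\big(\tfrac\beta4,\ \zeta+\tfrac{\beta^2}8\big),\quad u_5=\tfrac\beta{12}\big(\tfrac\beta2,\ 5\zeta+9c^2+\tfrac{\beta^2}8\big),\quad\mathbf n=\vartheta E_{21}-\tfrac{\beta c}4(D+\beta E_{21}).$$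
So $f_2=\frac12(cH)_{33}=c$. The matrix $\mathbf n$ is lower triangular with diagonal $\mp\frac{\beta c}4$, so $\mathbf n^2=(\frac{\beta c}4)^2\cdot1_2$ and $P_1=\frac{\beta^2c^2}8$. Further
$$P_2=\tfrac\beta{12}\Big[\tfrac\beta4\big(5\zeta+9c^2+\tfrac{\beta^2}8\big)-\tfrac\beta2\big(\zeta+\tfrac{\beta^2}8\big)\Big]=\tfrac{\beta^2}{12}\Big[\tfrac34\zeta+\tfrac94c^2-\tfrac{\beta^2}{32}\Big],$$
$$O=\tfrac\beta{12}\Big[5\zeta+9c^2+\tfrac{\beta^2}8-\tfrac{\beta^2}2\Big],$$
as claimed.

**Step 5: the traces.** Here $\operatorname{tr}(e^{\mathbf x/2}e^Ve^{\mathbf x/2})=\operatorname{tr}(e^{\mathbf x}e^V)$, and $e^{\mathbf x}=1+\beta tY-\frac12\beta^2t^2E_{21}$. At $t=1$,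
$$V=\begin{pmatrix}-c&0&1\\ \vartheta&-c&\zeta\\ \zeta&1&2c\end{pmatrix},\qquad V^2=\begin{pmatrix}c^2+\zeta&1&c\\ \zeta^2-2c\vartheta&c^2+\zeta&\vartheta+c\zeta\\ \vartheta+c\zeta&c&4c^2+2\zeta\end{pmatrix}.$$
The powers of $t$ are restored by $V^{(\lambda)}=\lambda^2V$: $\operatorname{tr}V^j$ is a multiple of $t^{2j}$, and $(V^j)_{12}$, whose matrix unit has shift $+2$, is a multiple of $t^{2j-2}$. Since $\operatorname{tr}V=0$, Cayley–Hamilton gives
$$V^3=\mu t^4V+\nu t^6,\qquad\mu t^4=\tfrac12\operatorname{tr}V^2,\quad\mu=3c^2+2\zeta,\quad\nu t^6=\det V.$$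
Since $V_{32}=V_{13}$ and $(V^2)_{32}=(V^2)_{13}$, and all $V^j$ are combinations of $1,V,V^2$, we have $\operatorname{tr}(YV^j)=(V^j)_{32}-(V^j)_{13}=0$ for all $j$. Since $V_{12}=0$ and $(V^2)_{12}=t^2$, we get $(V^3)_{12}=0$, $(V^4)_{12}=\mu t^6$, and $(V^j)_{12}=O(t^8)$ for $j\ge5$. So
$$\operatorname{tr}(E_{21}e^V)=(e^V)_{12}=\tfrac{t^2}2+\tfrac{\mu t^6}{24}+O(t^8).$$
The power traces are $\operatorname{tr}V^2=2\mu t^4$, $\operatorname{tr}V^3=3\nu t^6$, $\operatorname{tr}V^4=2\mu^2t^8$, so $\operatorname{tr}e^V=3+\mu t^4+\frac\nu2t^6+\frac{\mu^2}{12}t^8+O(t^{10})$. Hence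
$$\mathrm{tr}_4=\mu-\tfrac{\beta^2}4,\qquad\mathrm{tr}_8=\tfrac{\mu^2}{12}-\tfrac{\beta^2\mu}{48},$$
$$R=\tfrac{\mu^2}{12}-\tfrac{\beta^2\mu}{48}-\tfrac1{12}\Big(\mu^2-\tfrac{\beta^2\mu}2+\tfrac{\beta^4}{16}\Big)=\tfrac{\beta^2\mu}{48}-\tfrac{\beta^4}{192}=\tfrac{\beta^2}{48}\Big(\mu-\tfrac{\beta^2}4\Big),$$
and $\mu-\frac{\beta^2}4=J$. $\square$

We want tops that are powers of $\beta$ alone. In weight $4$ the combinations of $f_4$ and $f_2^2$ do not suffice: to cancel $\zeta$ we must drop $f_4$, and what remains is a multiple of $c^2$. In weights $8$ and $12$ the cancellation is possible.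

## 10. Tops $\beta^4$ and $\beta^6$, and a functional that kills $I$

Put
$$G=192P_2-288R-144P_1,$$
$$G_6=(48\,O)^2-(10f_4+6f_2^2)(480R+48P_1)-2G(10f_4+6f_2^2),$$
invariant of weights $8$ and $12$.

**Step 1: the top of $G$ is $\beta^4$.** By Lemma 5 it is
$$\big(12\beta^2\zeta+36\beta^2c^2-\tfrac12\beta^4\big)-\big(18\beta^2c^2+12\beta^2\zeta-\tfrac32\beta^4\big)-18\beta^2c^2=\beta^4.$$

**Step 2: the top of $G_6$ is $\beta^6$.** Let $U=10J+6c^2=36c^2+20\zeta-\frac52\beta^2$, the top of $10f_4+6f_2^2$. The top of $48\,O$ is $\beta(20\zeta+36c^2-\frac32\beta^2)=\beta(U+\beta^2)$. The top of $480R+48P_1$ is $10\beta^2J+6\beta^2c^2=\beta^2U$. So the top of $G_6$ is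
$$\beta^2(U+\beta^2)^2-\beta^2U^2-2\beta^4U=\beta^6.$$
These two tops do not involve $c,\zeta,\vartheta$, so the renaming of parameters in Lemma 5 is immaterial.

**Step 3: the function $F$.** With $a=g^{(1)}_{13}$, $b=g^{(1)}_{23}$, put
$$F=Q-(ab)^{p-1},\qquad Q=\begin{cases}G^{(p-1)/4}&p\equiv1\ (\mathrm{mod}\ 4),\\ G^{(p-7)/4}\,G_6&p\equiv3\ (\mathrm{mod}\ 4)\ (\text{so }p\ge7),\end{cases}$$
reduced mod $p$. For $p=5$ this is $Q=G$, for $p=7$ it is $Q=G_6$.

**Lemma 6.** $\varphi_F(I)=0$.

*Proof.* We verify the hypothesis of Lemma 3.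

First we reduce to generic data. Every $g\in\Gamma(B)$ is a product of $E_X(b)$'s and $E_Y(b)$'s. For a fixed pattern of factors and a fixed bound on the $t$-degree of $v$, $[s^{p-1}]F(g\hat e(sv))$ is a polynomial over $k$ in the parameters of $g$ and the coordinates of $v$. To show that this polynomial is zero we may take these to be independent indeterminates, over the field $K$ of rational functions in them. There $v_1=\hat d$ with $d=(d_1,d_2)\ne0$. Write $g^{(1)}=\widehat{(a,b)}$.

Next we bring $v_1$ to the form $X$. Choose $S\in SL_2(K)$ with $Sd=e_1$ and conjugate by $\operatorname{diag}(S,1)$. Then $g$ goes to an element of $\Gamma'(K)$ with first coefficient $\widehat{S(a,b)}$, and $v$ goes to an element of $\mathfrak L(K)$ with first coefficient $\hat e_1=X$. By invariance, Lemma 4 and Step 1, $G(g\hat e(sv))$ has degree at most $4$ in $s$ and $[s^4]=\beta^4$, where $\beta$ is the second coordinate of $S(a,b)$: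
$$\beta=\omega(e_1,S(a,b))=\omega(Sd,S(a,b))=\omega(d,(a,b))=d_1b-d_2a.$$
Similarly, $G_6(g\hat e(sv))$ has degree at most $6$ and $[s^6]=\beta^6$. As $4\cdot\frac{p-1}4=p-1$ and $4\cdot\frac{p-7}4+6=p-1$, in both cases
$$[s^{p-1}]Q(g\hat e(sv))=(d_1b-d_2a)^{p-1}.$$
By (11) the function $(ab)^{p-1}$ gives the same coefficient. So $[s^{p-1}]F(g\hat e(sv))=0$. $\square$

## 11. Powers of $E_X(\alpha)E_Y(\gamma)$ and the value on $T$

We evaluate (10). Let $g=E_X(\alpha)E_Y(\gamma)$.

**Claim.** $G(g^q)=q^2G(g)$ and $G_6(g^q)=q^4G_6(g)$.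

Both functions have coefficients in $\mathbb Z[1/6]$, so it suffices to prove this over $\mathbb Q[\alpha,\gamma]$.

**Step 1: the functions built from the logarithm.** We have $(g^q)^{(1)}=q(\alpha X+\gamma Y)\in\mathfrak g_1$, so (12) applies to $g$ and to $g^q$. As $\log g^q=q\log g$, $w_r(g^q)=q\,w_r(g)$ for $r\le5$. Hence $f_2$ is multiplied by $q$; $f_2^2$, $P_1$, $P_2$ and $O$ are multiplied by $q^2$; and $O^2$ is multiplied by $q^4$.

**Step 2: the traces of $g^q$.** This step shows that $f_4$ and $R$ are also multiplied by $q^2$. From $E_X(\alpha)=1+\alpha tX+\frac12\alpha^2t^2E_{12}$ and $E_Y(\gamma)=1+\gamma tY-\frac12\gamma^2t^2E_{21}$ we expand the product. The matrices $X$, $Y$, $XY=-E_{11}+E_{33}$, $E_{12}$, $E_{21}$, $XE_{21}=E_{31}$, $E_{12}Y=E_{13}$ all have trace $0$, and $E_{12}E_{21}=E_{11}$ has trace $1$. So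
$$\operatorname{tr}g=3-\epsilon,\qquad\epsilon=\tfrac14\alpha^2\gamma^2t^4.$$
Also $\operatorname{tr}g^{-1}=\operatorname{tr}(E_Y(-\gamma)E_X(-\alpha))=\operatorname{tr}(E_X(-\alpha)E_Y(-\gamma))=3-\epsilon$, and $\det g=1$ because both factors are unipotent. So the characteristic polynomial of $g$ is
$$\xi^3-(3-\epsilon)\xi^2+(3-\epsilon)\xi-1=(\xi-1)\big(\xi^2-(2-\epsilon)\xi+1\big).$$
Hence $s_q=\operatorname{tr}g^q-1$ is the sum of $q$-th powers of the two roots of the quadratic factor, and
$$s_{q+1}=(2-\epsilon)s_q-s_{q-1},\qquad s_0=2,\quad s_1=2-\epsilon.$$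
By induction
$$s_q\equiv2-q^2\epsilon+\tfrac{q^2(q^2-1)}{12}\epsilon^2\pmod{\epsilon^3}.$$
Indeed the recursion says that the second difference of $s_q$ is $-\epsilon s_q$. The second difference of $-q^2$ is $-2$, that of $\frac{q^4-q^2}{12}$ is $q^2$, and the values at $q=0,1$ are right. Reading off coefficients of $t^4$ and $t^8$,
$$f_4(g^q)=-\tfrac{q^2}4\alpha^2\gamma^2,\qquad R(g^q)=\Big(\tfrac{q^2(q^2-1)}{192}-\tfrac{q^4}{192}\Big)\alpha^4\gamma^4=-\tfrac{q^2}{192}\alpha^4\gamma^4.$$
So $f_4$ and $R$ are multiplied by $q^2$.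

**Step 3: the claim.** $G$ is a combination of $P_2,R,P_1$, hence is multiplied by $q^2$. In $G_6$, the term $(48\,O)^2$ is multiplied by $q^4$, and each of the other two terms is a product of two factors multiplied by $q^2$. This proves the claim.

**Step 4: the sum over $q$.** By the claim $Q(g^q)=q^eQ(g)$ with
$$e=2\cdot\tfrac{p-1}4=\tfrac{p-1}2\quad\text{or}\quad e=2\cdot\tfrac{p-7}4+4=\tfrac{p+1}2.$$
In both cases $0<e<p-1$; this uses $p>3$. So $\sum_{q=1}^pq^e=0$ in $k$, and $Q$ contributes $0$ to (10). For $p=5$, for instance, $e=2$ and $1+4+9+16+25=55\equiv0$. The function $(ab)^{p-1}$ at $g^q$ equals $(q\alpha\cdot q\gamma)^{p-1}=q^{2p-2}(\alpha\gamma)^{p-1}$. Therefore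
$$\varphi_F(T)=-\sum_{q=1}^pq^{2p-2}=-(p-1)=1\ne0.$$

By Lemma 6, $\varphi_F$ vanishes on $I$, so $T\notin I$. By Lemma 2, $\kappa\ne0$ in $\Lambda(3)$. Since $\kappa\in\Sigma_{2p-1}(3)$, the reduction at the end of Section 3 gives Theorem 1. $\blacksquare$

## 12. Symmetry of $\bar K_{2p-1}$ and the count of multidegrees

We now prove Theorem 2. For the bound, $p\ge5$. Write $a_1,\dots,a_n$ for the generators of $\Lambda(n)$.

**Step 1: $\Lambda(n)$ is multigraded and admits polarization.** We need this to compare elements of different multidegrees. In the free Lie algebra over $k$, expand $[u,v,\dots,v]$ ($p-1$ copies of $v$) with $v=\sum\theta_iv_i$. The result is a polynomial of degree $\le p-1$ in each $\theta_i$, and it lies in the ideal defining $\Lambda(n)$ for all values $\theta_i\in\mathbb F_p$. These are $p$ values per variable, so inverting Vandermonde matrices shows that each coefficient lies in that ideal. Take $u$ and the $v_i$ multihomogeneous. The coefficients are then multihomogeneous,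 and the ideal is generated by them, since $[u,v,\dots,v]$ is linear in $u$ and is the sum of these coefficients when $v=\sum v_i$. So $\Lambda(n)$ is multigraded.

The coefficient of $\theta_1\cdots\theta_{p-1}$ gives the linearized identity $\sum_{\sigma\in S_{p-1}}[u,v_{\sigma(1)},\dots,v_{\sigma(p-1)}]=0$ in $\Lambda(n)$. It is multilinear, so it holds in $\Lambda(n)\otimes k[\theta]$, and with all $v_i=v$ it gives (2) there because $(p-1)!$ is invertible. So for $i\ne j$ the assignment $a_i\mapsto a_i+\theta a_j$, other generators fixed, defines a homomorphism $\Lambda(n)\to\Lambda(n)\otimes k[\theta]$. Let $\delta_{ij}:\Lambda(n)\to\Lambda(n)$ be its $\theta^1$-coefficient.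

**Step 2: $\bar K_{2p-1}$ is symmetric in $\Lambda(2p-1)$.** Modulo monomials with repeated letters,
$$(1+x_i)(1+x_{i+1})\equiv(1+x_{i+1})(1+x_i)(1+[x_i,x_{i+1}]).$$
By Lemma 1, $\bar K_N$ is the multilinear part mod $p$ of $\big((1+x_1)\cdots(1+x_N)\big)^p$. Insert the congruence with $N=2p-1$ in each of the $p$ factors. The multilinear terms that do not use $[x_i,x_{i+1}]$ give $\bar K_{2p-1}$ with $x_i,x_{i+1}$ interchanged. The others use $[x_i,x_{i+1}]$ exactly once and $x_i,x_{i+1}$ nowhere else. Hence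
$$\bar K_{2p-1}(\dots,x_i,x_{i+1},\dots)-\bar K_{2p-1}(\dots,x_{i+1},x_i,\dots)=\bar K_{2p-2}(x_1,\dots,x_{i-1},[x_i,x_{i+1}],x_{i+2},\dots).$$
By Lemma 1, $\bar K_{2p-2}$ lies in $\Sigma_{2p-2}(2p-2)$, which is $0$ by Sanov. So $\bar K_{2p-2}=0$ in $\Lambda(2p-2)$, and it remains $0$ after substituting elements of $\Lambda(2p-1)$. Thus $\bar K_{2p-1}$ is unchanged in $\Lambda(2p-1)$ under transpositions of neighbors, hence under all permutations of its arguments.

**Step 3: the elements $\kappa_\alpha$.** For $\alpha\in\mathbb Z_{\ge0}^n$ with $|\alpha|=\sum\alpha_i=2p-1$ let $\kappa_\alpha\in\Sigma_{2p-1}(n)$ be $\bar K_{2p-1}$ with $\alpha_i$ of its arguments equal to $a_i$; by Step 2 the order does not matter. Substituting $a_i+\theta a_j$ for $a_i$ and taking the $\theta^1$-coefficient gives $\alpha_i$ equal terms: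
$$\delta_{ij}\kappa_\alpha=\alpha_i\,\kappa_{\alpha-\mathbf e_i+\mathbf e_j},$$
where $\mathbf e_i$ denotes the $i$-th unit vector. So if $1\le\alpha_i\le p-1$, then $\kappa_{\alpha-\mathbf e_i+\mathbf e_j}\ne0$ implies $\kappa_\alpha\ne0$.

**Step 4: all $\kappa_\alpha$ with $\alpha_i\le p-1$ are nonzero.** If $n\le2$ there is no such $\alpha$, since $2p-1>2(p-1)$, and the bound is trivial. Let $n\ge3$ and let all $\alpha_i\le p-1$; reorder so that $\alpha_1\ge\alpha_2\ge\cdots$. The support has at least $3$ elements. Move units one at a time from the last nonzero position to position $1$ until $\alpha_1=p-1$, then to position $2$ until $\alpha_2=p-1$. All intermediate exponents are $\le p-1$, so the support always has at least $3$ elements. It stays an initial segment, so the last nonzero position is never $1$ or $2$. The process ends at $(p-1,p-1,1,0,\dots,0)$. By Step 2, $\kappa_{(p-1,p-1,1)}$ is $\kappa$ with $x,y,z$ renamed $a_1,a_2,a_3$, and it is nonzero in $\Lambda(3)$ by Section 11;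 as $\Lambda(3)$ is a retract of $\Lambda(n)$, $\kappa_{(p-1,p-1,1,0,\dots,0)}\ne0$ in $\Lambda(n)$. Applying Step 3 along the process backwards, $\kappa_\alpha\ne0$.

**Step 5: the bound.** The elements $\kappa_\alpha$ with $0\le\alpha_i\le p-1$ are nonzero and lie in distinct multidegrees of $\Lambda(n)$, so they are linearly independent. This proves the inequality. For $n=3$, replacing $\alpha_i$ by $p-1-\alpha_i$ turns the count into that of triples of nonnegative integers with sum $3(p-1)-(2p-1)=p-2$ (the condition $\le p-1$ is then automatic), and there are $\binom p2$ of them.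

**Step 6: the classification.** For $p\ge5$ and $n\ge3$, $\Sigma_{2p-1}(n)\ne0$ by Theorem 1. For $p\ge5$ and $n=2$, $\Sigma_{2p-1}(2)=0$ by Kostrikin. For $n=1$ and any $p$, $\Lambda_m(1)=0$ for $m\ge2$. For $p=2$, (2) reads $[u,v]=0$, so $\Lambda_3(n)=0$ and $\Sigma_3(n)=0$. For $p=3$, Section 1 shows $\Lambda_4(n)=0$, hence $\Lambda_5(n)=0$ and $\Sigma_5(n)=0$. This proves Theorem 2. $\blacksquare$
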